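# Non-dentable unit balls with many norm attaining functionals

## 1. The natural guess, tested on $\ell_1$, $c_0$ and $L_1$

Suppose that no part of the unit ball of a Banach space can be cut off by a closed half-space in an arbitrarily small piece. A functional that attains its norm does so at a point of the ball, and such points now seem to be held badly. So one guesses that only few functionals attain their norm. "Few" shall mean "first Baire category", and the question is whether this guess is right. We fix the terms, and then we try it on examples.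

All spaces are real and nonzero. $X$ is a Banach space with closed unit ball $B_X$ and dual $X^*$, always with its norm topology.

**Definition (norm attaining functionals).** $A(X)=\{x^*\in X^*:\ \exists\,x\in B_X \text{ with } |x^*(x)|=\|x^*\|\}$. Replacing $x$ by $-x$, we may ask for $x^*(x)=\|x^*\|$.

**Definition (dentable).** A bounded set $D\subset X$ is dentable if for every $\varepsilon>0$ there is $x\in D$ with $x\notin\overline{\mathrm{co}}\big(D\setminus\{y:\|y-x\|<\varepsilon\}\big)$, where $\overline{\mathrm{co}}$ is the norm-closed convex hull. Otherwise $D$ is non-dentable.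

**Definition (category).** A set is of the first category if it is a countable union of nowhere dense sets. We call a set residual if it contains a dense $G_\delta$. Baire's theorem: in a complete metric space a countable intersection of dense open sets is dense, and no nonempty open set is of the first category.

**Question.** If $B_X$ is non-dentable, is $A(X)$ of the first category in $X^*$?

For a bounded closed convex set $B$, $0\neq f\in X^*$ and $\alpha>0$, the *slice* is $S(B,f,\alpha)=\{x\in B: f(x)>\sup_B f-\alpha\}$. Slices are the working tool for dentability.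

**Lemma 1.** Let $B$ be nonempty, bounded, closed and convex.

(i) If every slice of $B$ has diameter at least $d>0$, then $B$ is non-dentable.

(ii) Suppose $\varepsilon>0$ is such that $x\in\overline{\mathrm{co}}(B\setminus\{y:\|y-x\|<\varepsilon\})$ for all $x\in B$. Then no slice of $B$ is contained in $\{y:\|y-x\|<\varepsilon\}$ for a point $x$ of that slice.

*Proof.* (i) Let $0<\varepsilon<d/2$, $x\in B$, $D_x=B\setminus\{y:\|y-x\|<\varepsilon\}$. If $D_x=\emptyset$, then $\operatorname{diam}B\le2\varepsilon<d$, although $B$ contains a slice; impossible. Suppose $x\notin\overline{\mathrm{co}}\,D_x$. By Hahn–Banach there is $f\ne0$ with $f(x)>c:=\sup_{D_x}f$. Then $\{y\in B:f(y)>c\}$ is a slice (with $\alpha=\sup_Bf-c>0$) that misses $D_x$, so it lies in $\{y:\|y-x\|<\varepsilon\}$ and has diameter at most $2\varepsilon<d$, a contradiction. So no $x\in B$ works for this $\varepsilon$.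

(ii) If $x\in S(B,f,\alpha)\subset\{y:\|y-x\|<\varepsilon\}$, then $B\setminus\{y:\|y-x\|<\varepsilon\}$ lies in the closed convex set $\{f\le\sup_Bf-\alpha\}$, which does not contain $x$. This contradicts the hypothesis. $\square$

**A dentable ball: $\ell_1$.** If $x\in B_{\ell_1}$ and $x_1>1-\alpha$ with $0<\alpha<1$, then $\|x-e_1\|=(1-x_1)+\sum_{k\ge2}|x_k|\le2(1-x_1)<2\alpha$. So with $2\alpha\le\varepsilon$ the set $B_{\ell_1}\setminus\{y:\|y-e_1\|<\varepsilon\}$ lies in $\{x_1\le1-\alpha\}$, and the ball is dentable. A functional $f=(b_k)\in\ell_\infty$ attains its norm if some $|b_n|$ equals $\sup_k|b_k|$. The set of $f$ for which some $n$ has $|b_n|>\sup_{k\neq n}|b_k|$ is open. It is dense: pick $n$ with $|b_n|>\|f\|-\theta$ and increase $|b_n|$ by $2\theta$. So here $A(X)$ is large.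

**A non-dentable ball: $c_0$.** Let $f=(a_n)\in\ell_1=c_0^*$, and let $y$ be in a slice of $B_{c_0}$ given by $f$. Replacing $y_n$ by $\pm1$ changes $f(y)$ by at most $2|a_n|\to0$, so for large $n$ both new points are in the slice. Their distance is $2$. All slices have diameter $2$, and Lemma 1 applies. If $f(x)=\|f\|$ with $x\in B_{c_0}$, then $|x_n|=1$ whenever $a_n\ne0$, so $f$ has finite support. Thus $A(c_0)$ is the countable union of the proper closed subspaces $\{f: a_n=0 \text{ for } n>N\}$, and it is of the first category.

**Another one: $L_1[0,1]$.** Let $0\neq f\in L_\infty$ and $E=\{|f|>\|f\|-\alpha\}$. Split $E$ into two disjoint sets $E',E''$ of positive measure. The functions $\operatorname{sign}(f)1_{E'}/\lambda(E')$ and $\operatorname{sign}(f)1_{E''}/\lambda(E'')$ have $f$-value greater than $\|f\|-\alpha$ if $\alpha<\|f\|$ (which we may assume, since slices grow with $\alpha$), and their distance is $2$. So the ball is non-dentable. A nonzero $f$ attains its norm exactly if $\lambda(|f|=\|f\|)>0$. Put $G_k=\{f:\lambda(|f|=\|f\|)\ge1/k\}$. It is closed: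 if $f_j\to f$ uniformly with sets $E_j$, then $\limsup E_j$ has measure at least $1/k$, and there $|f|=\|f\|$. It has empty interior: on $G=\{|f|>\|f\|-\theta\}$ replace $f$ by $\operatorname{sign}(f)(\|f\|+\theta v)$ with $v(t)=\lambda(G\cap[0,t])/\lambda(G)$ (take $0<\theta<\|f\|$). The norm of the new function is $\|f\|+\theta$, it is reached only on $\{t\in G:v(t)=1\}$, a null set, and $f$ has moved by at most $2\theta$. So $A(L_1)$ is of the first category.

The guess passes these tests. In fact it passes every separable test.

## 2. Separable spaces: a countable cover by small balls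

The following is the positive result of Bourgain and Stegall for separable spaces.

**Theorem 2 (Bourgain, Stegall).** If $X$ is separable and $B_X$ is non-dentable, then $A(X)$ is of the first category.

*Proof.* **Step 1: a countable cover of $A(X)$.** Fix $\varepsilon$ as in Lemma 1(ii) for $B=B_X$; this is what non-dentability provides. Cover $B_X$ by countably many closed balls $K_n$ with centers $x_n$ and radius $\varepsilon/4$, and keep those with $B_X\cap K_n\ne\emptyset$. Put
$$A_n=\Big\{f\in X^*:\sup_{B_X\cap K_n}f=\|f\|\Big\}.$$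
If $f(x)=\|f\|$ with $x\in B_X$, then $x$ lies in some $K_n$ and $f\in A_n$. So $A(X)\subset\bigcup_nA_n$. Each $A_n$ is closed, since both sides of its equation are $1$-Lipschitz in $f$.

**Step 2: each $A_n$ has empty interior.** It is enough to move any $f\ne0$ out of $A_n$ by an arbitrarily small perturbation. Let $\theta>0$ and $0<\rho<\theta\varepsilon/4$. The slice $S(B_X,f,\rho)$ is not contained in $\{y:\|y-x_n\|<\varepsilon/2\}$: otherwise it would lie in $\{y:\|y-x\|<\varepsilon\}$ for each of its points $x$, against Lemma 1(ii). So there is $x\in B_X$ with $f(x)>\|f\|-\rho$ and $\|x-x_n\|\ge\varepsilon/2$. Take $g$ with $\|g\|=1$ and $g(x-x_n)=\|x-x_n\|$. Then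
$$\sup_{K_n}g\le g(x_n)+\tfrac\varepsilon4=g(x)-\|x-x_n\|+\tfrac\varepsilon4\le g(x)-\tfrac\varepsilon4,$$
and hence
$$\sup_{B_X\cap K_n}(f+\theta g)\le\|f\|+\theta g(x)-\tfrac{\theta\varepsilon}4<\|f\|-\rho+\theta g(x)<(f+\theta g)(x)\le\|f+\theta g\|.$$
So $f+\theta g\notin A_n$, and it is at distance $\theta$ from $f$. $\square$

The first thing to try for a general $X$ is this same proof. Step 2 never uses separability. Step 1 does, at one point: without it the small balls covering $B_X$ are uncountably many, and an uncountable union of closed sets with empty interior can be anything.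

Failure of the proof is not failure of the statement. For an uncountable set $\Gamma$ the space $c_0(\Gamma)$ is nonseparable and its ball is non-dentable by the argument for $c_0$. Yet $A(c_0(\Gamma))$ consists again of the finitely supported $f\in\ell_1(\Gamma)$. It is the union over $N$ of the sets $\{f:|\operatorname{supp}f|\le N\}$, which are closed (a nonzero coordinate stays nonzero nearby) and have empty interior (add small masses at $N+1$ points outside the support). So it is of the first category.

To break the guess we want a space in which a *generic* functional attains its norm. A Baire argument that shows such a thing would go as follows. Dense open conditions force near-maximizers of $f$ to extend longer and longer initial pieces, and then the pieces must have a limit inside the ball. This calls for points of the ball indexed by a tree in which countable chains have upper bounds. On the other hand infinitely many branchings everywhere should keep the slices large.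

## 3. The tree of countable sequences of integers and $C_0(T)$

Let $T$ be the set of all functions $t:\alpha\to\omega$ with $\alpha<\omega_1$, ordered by extension; the root is $\emptyset$. Write $[s,t]=\{r:s\le r\le t\}$, $(s,t]=\{r:s<r\le t\}$. We use these facts freely.

* $[\emptyset,t]$ is a well-ordered chain. So two nodes with a common upper bound are comparable.
* A countable chain $\{t_m\}$ has the supremum $\bigcup_mt_m\in T$, since a countable supremum of countable ordinals is countable. A nonempty subset of $[\emptyset,t]$ has a supremum, and it is $\le t$.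
* $t$ has the infinitely many immediate successors $t^\frown j$, $j\in\omega$. If $s<t$, exactly one immediate successor of $s$ is $\le t$. So for finite $F\subset T$, all but finitely many $t^\frown j$ are not $\le$ any element of $F$.
* Incomparable $s,t$ have a largest common initial segment $s\wedge t$, and $s\wedge t<s$, $s\wedge t<t$.
* A node is $\emptyset$, or a successor $v=(v^-)^\frown j$, or a limit (its length is a limit ordinal).

**The topology.** Take as base $\{\emptyset\}$ and all $(s,t]$ with $s<t$. This is a base: if $r\in(s,t]\cap(s',t']$, then $s,s'<r$ are comparable and $(\max(s,s'),r]$ lies in the intersection. The root and the successor nodes are isolated, as $\{v\}=(v^-,v]$. The space is Hausdorff: for incomparable $s,t$ the sets $(s\wedge t,s]$ and $(s\wedge t,t]$ are disjoint neighborhoods, and for $s<t$ the sets $[\emptyset,s]$ and $(s,t]$ are. On $[\emptyset,t]$ the trace of $(r,s]$ is $(r,q]$ with $q$ the largest common initial segment of $s$ and $t$ (or it is empty), so we get the order topology of an ordinal interval $[0,\alpha]$. Hence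 $[\emptyset,t]$ is compact and open, and so is $(s,t]=[\emptyset,t]\setminus[\emptyset,s]$. So $T$ is locally compact. A compact $K\subset T$ is covered by finitely many $[\emptyset,t_i]$. Therefore $T$ is not compact: each $[\emptyset,t]$ contains at most one node of length $1$.

A compact open $S$ is closed, so two rules hold for a limit node $r$:

* (L1) if $s<r$ and $[s,r)\subset S$, then $r\in S$;
* (L2) if $r\in S$, then $(q,r]\subset S$ for some $q<r$.

**The dual.** Let $X=C_0(T)$ with the sup norm $\|\cdot\|_\infty$ and ball $B_\infty$. By Riesz, $X^*$ is the space of finite regular Borel measures. $T$ is scattered, that is, each nonempty $A\subset T$ has an isolated point: a minimal element $a$ of $A$ satisfies $[\emptyset,a]\cap A=\{a\}$. This makes every regular measure purely atomic (Rudin, Proc. AMS 8 (1957)). Indeed, let $\mu\ge0$ be regular, without point masses, and nonzero. Its support is nonempty (by regularity the union of all open null sets is null), so it has an isolated point $q$. Choose an open $O\ni q$ meeting the support only in $q$. Then $O\setminus\{q\}$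 is null, so $0<\mu(O)=\mu(\{q\})=0$, a contradiction. Apply this to the variation of a measure minus its countably many atoms. So
$$X^*=\ell_1(T):\qquad f=(a_t)_{t\in T},\quad f(x)=\sum_ta_tx(t),\quad\|f\|_1=\sum_t|a_t|<\infty .$$
Put $|f|(A)=\sum_{t\in A}|a_t|$, and let $\delta_t$ be evaluation at $t$. Finitely supported functionals are dense, and $a_{t^\frown j}\to0$ as $j\to\infty$.

**Lemma 3 (small neighborhoods).** For $t\in T$, $f\in X^*$, finite $F\subset T$ and $\epsilon>0$ there is a compact open $N\ni t$ with $N\cap F\subset\{t\}$ and $|f|(N\setminus\{t\})<\epsilon$.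

*Proof.* If $t$ is not a limit, take $N=\{t\}$. If it is, choose a finite $G\supset F$ with $|f|(T\setminus G)<\epsilon$, and $s<t$ larger than all elements of $G$ that are $<t$. Then $N=(s,t]$ has $N\cap G\subset\{t\}$. $\square$

**Renorming.** If $B\subset X$ is closed, convex, symmetric, bounded and contains a ball around $0$, it is the unit ball of an equivalent norm. The set $X^*$ and its topology do not change. If $B=\overline{\mathrm{co}}(G)$, then $\sup_Bf=\sup_Gf$.

## 4. Why the sup norm on $C_0(T)$ is not enough

The space itself, with its sup norm, does not yet do it. For $N\ge1$ let $C_N$ be the set of $f=(a_t)$ for which $\{t:a_t>0\}$ contains no $N+1$ pairwise incomparable nodes.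

**Lemma 4.** $C_N$ is closed with empty interior. If $\{t:a_t>0\}$ lies in a compact set, then $f\in\bigcup_NC_N$.

*Proof.* If $a_t>0$ at $N+1$ incomparable nodes, the same holds for all $g$ near $f$, so $C_N$ is closed. Given $f$ and $\theta>0$, choose $N+1$ nodes $\emptyset^\frown j$ with $|a_{\emptyset^\frown j}|<\theta$ and change these coordinates to $\theta$. This moves $f$ by at most $2(N+1)\theta$ and leads out of $C_N$. A compact set lies in $[\emptyset,t_1]\cup\dots\cup[\emptyset,t_N]$ for some $N$, and two of any $N+1$ of its nodes are in one chain. $\square$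

Suppose $f(x)=\|f\|_1$ with $x\in B_\infty$. Then $|x(t)|=1$ whenever $a_t\ne0$, so $\{a_t>0\}$ lies in the compact set $\{|x|\ge1\}$. Hence $A(X,\|\cdot\|_\infty)\subset\bigcup_NC_N$ is of the first category. A generic $f$ has positive mass on infinitely many incomparable nodes, and to collect it all one would need a function equal to $1$ on a set that is not relatively compact. The cure is a ball in which the best points live on *one* branch.

## 5. A ball built from single branches

**Theorem A.** Fix $\delta\in(0,1)$, $x_t=1_{[\emptyset,t]}\in X$, and $B=\overline{\mathrm{co}}\big(\{\pm x_t:t\in T\}\cup\delta B_\infty\big)$. Then $B$ is the unit ball of an equivalent norm $|||\cdot|||$ on $X=C_0(T)$, $B$ is non-dentable, and $A(X,|||\cdot|||)$ is not of the first Baire category.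

So the answer to the question is no. (The number $\delta$ is not to be confused with the evaluations $\delta_t$.)

*Proof.* **Step 1: the norm and its dual.** $\delta B_\infty\subset B\subset B_\infty$ and $B$ is closed, convex and symmetric. So it is the unit ball of an equivalent norm with $|||\cdot|||\ge\|\cdot\|_\infty$. The dual norm is the supremum over the generating set:
$$|||f|||=\max\{\varphi(f),\varphi(-f),\delta\|f\|_1\},\qquad\varphi(f)=\sup_{t\in T}f(x_t)=\sup_{t\in T}\sum_{r\le t}a_r.$$

**Step 2: all slices are large.** A slice $S(B,f,\alpha)$ contains some $y\in\{\pm x_t\}\cup\delta B_\infty$.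

If $y=\pm x_t$, then $\pm x_{t^\frown j}=y\pm1_{\{t^\frown j\}}$ is in the slice for all large $j$, as $a_{t^\frown j}\to0$. Two such points have sup-distance $1$.

If $y\in\delta B_\infty$, let $p_j=\emptyset^\frown j$, an isolated point. The two points $y+(\pm\delta-y(p_j))1_{\{p_j\}}$ are in $\delta B_\infty$; their $f$-values differ from $f(y)$ by at most $2\delta|a_{p_j}|$, so they are in the slice for large $j$. Their sup-distance is $2\delta$.

Since $|||\cdot|||\ge\|\cdot\|_\infty$, all slices have $|||\cdot|||$-diameter at least $\min(1,2\delta)$. By Lemma 1(i), $B$ is non-dentable.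

**Step 3: an open set and dense open conditions.** We restrict to functionals whose norm is given by the $+x_t$:
$$W=\{f:\varphi(f)>\max(\varphi(-f),\delta\|f\|_1)\}.$$
It is open, since $\varphi$ is $1$-Lipschitz for $\|\cdot\|_1$. It contains $\delta_\emptyset$, where the three quantities are $1,-1,\delta$. For $m\ge1$ let $U_m$ be the set of $f\in X^*$ for which there is $t\in T$ with
$$\sup_{s\not\ge t}f(x_s)<\varphi(f)\quad\text{and}\quad|f|(\{s:s>t\})<1/m\tag{1}$$
($\sup\emptyset=-\infty$). In words: near-maximizers go through $t$, and little mass is above $t$. For fixed $t$ all quantities in (1) are $1$-Lipschitz in $f$ (or $-\infty$), so $U_m$ is open.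

**Step 4: $U_m$ is dense.** Let $f$ have finite support $F$ and let $\theta>0$. The map $s\mapsto f(x_s)=\sum_{u\in F,u\le s}a_u$ takes finitely many values; let $t_0$ maximize it. Choose $t=t_0{}^\frown j$ not $\le$ any element of $F$, and put $g=f+\theta\delta_t$. Let $s\ge t$. An element $u\in F$ with $u\le s$ is comparable with $t$ and not $\ge t$, so $u\le t_0$. Thus $F\cap[\emptyset,s]=F\cap[\emptyset,t_0]$ and $g(x_s)=\varphi(f)+\theta$. If $s\not\ge t$, then $g(x_s)=f(x_s)\le\varphi(f)$. So $\varphi(g)=\varphi(f)+\theta$ and the first part of (1) holds for $g$. Also $|g|(\{s>t\})=0$. So $g\in U_m$, at distance $\theta$ from $f$.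

**Step 5: every $f\in W\cap\bigcap_mU_m$ attains its norm.** Let $t_m$ be witnesses. For each $M$, any $s$ with $f(x_s)$ close enough to $\varphi(f)$ is $\ge t_1,\dots,t_M$. So the $t_m$ are pairwise comparable, and $t=\sup_mt_m\in T$ exists: this is where the length $\omega_1$ of the tree enters. For each $m$ choose $s_m\ge t_m$ with $f(x_{s_m})>\varphi(f)-1/m$. Both $f(x_{s_m})$ and $f(x_t)$ differ from $f(x_{t_m})$ by mass strictly above $t_m$:
$$|f(x_{s_m})-f(x_t)|\le|f|((t_m,s_m])+|f|((t_m,t])<2/m.$$
Hence $f(x_t)\ge\varphi(f)-3/m$ for all $m$, that is, $f(x_t)=\varphi(f)=|||f|||$, and $x_t\in B$.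

**Step 6: category.** $A(X)\supset W\cap\bigcap_mU_m$. If $A(X)$ were of the first category, then so would be $W$, because $W\setminus\bigcap_mU_m$ is the union of the nowhere dense sets $W\setminus U_m$. This contradicts Baire's theorem, as $W$ is open and nonempty. $\square$

**What this norm does not give.** $A(X,|||\cdot|||)$ is not residual. Let $V=\{f:\delta\|f\|_1>\max(\varphi(f),\varphi(-f))\}$, an open set; it contains $\sum_{j<N}\delta_{p_j}$ for $N>1/\delta$, as there $\|f\|_1=N$, $\varphi(f)=1$, $\varphi(-f)=0$. Let $f\in V$ attain its norm at $x=\lim_k(\lambda_kc_k+(1-\lambda_k)d_k)$ with $c_k\in\mathrm{co}\{\pm x_t\}$, $d_k\in\delta B_\infty$. Since $f(c_k)\le\max(\varphi(f),\varphi(-f))<\delta\|f\|_1=f(x)$ and $f(d_k)\le\delta\|f\|_1$, we get $\lambda_k\to0$, so $x=\lim d_k\in\delta B_\infty$. Then $f$ attains its $\ell_1$ norm on $B_\infty$, and $f\in\bigcup_NC_N$ by Section 4. So inside $V$ the set $A(X)$ is of the first category, and by Baire's theorem it does not contain a dense $G_\delta$. The summand $\delta B_\infty$, which made $B$ a ball, is what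 has to go.

## 6. Weighting a compact open set by its number of tops

**Theorem B.** For every $\eta\in(0,1]$ there is an equivalent norm $|||\cdot|||$ on $X=C_0(T)$ with $\frac1{1+\eta}p\le|||\cdot|||\le p$, where $p(x)=\sup x-\inf x$, such that

1. every slice of its unit ball has $|||\cdot|||$-diameter exactly $2$ (so the ball is non-dentable);
2. $A(X,|||\cdot|||)$ contains a dense $G_\delta$ subset of $X^*$.

Diameter $2$ is the largest possible. One cannot have $A(X)=X^*$ in 2: by James' theorem $X$ would be reflexive, and then its ball would be dentable.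

The generators are no longer branches plus a small sup ball, but all compact open sets. Let $\mathcal K$ be the set of nonempty compact open subsets of $T$.

**Definition (tops).** For $S\in\mathcal K$ let $E(S)=\{t\in S:\text{no immediate successor of }t\text{ is in }S\}$ and $n(S)=|E(S)|$.

*Examples.* $[\emptyset,t]$ has the single top $t$. With $p_j=\emptyset^\frown j$, the set $\{\emptyset,p_0,p_1\}$ has the two tops $p_0,p_1$. Tops can be comparable: $\{\emptyset,p_0{}^\frown0\}$ has the tops $\emptyset$ and $p_0{}^\frown0$, since no $p_j$ is in it.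

**Lemma 5.** Let $S\in\mathcal K$.

(i) For each $s\in S$ there is $e\in E(S)$, $e\ge s$, with $[s,e]\subset S$. $E(S)$ is finite and nonempty.

(ii) If $S$ contains $j$ pairwise incomparable elements, then $n(S)\ge j$.

(iii) For $e\in E(S)$ let $m_e=\min\{s\le e:[s,e]\subset S\}$. Then $m_e$ is not a limit, $m_e^-\notin S$ if $m_e\ne\emptyset$, and $S=\bigcup_{e\in E(S)}[m_e,e]$.

*Proof.* $S\subset[\emptyset,t_1]\cup\dots\cup[\emptyset,t_q]$ for some $t_i$.

(i) Climb from $s$ as far as $S$ allows. Let $Q=\{r\ge s:[s,r]\subset S\}\ni s$. For each $i$ with $Q\cap[\emptyset,t_i]\neq\emptyset$ let $r_i\le t_i$ be the supremum of this set. If it were not a maximum, $r_i$ would be a limit with $[s,r_i)\subset S$; by (L1), $r_i\in S$, so $r_i\in Q$, a contradiction. Let $e$ be maximal among the finitely many $r_i$. If $r\in Q$ and $r>e$, then $r\in S$, so $r\le t_i$ for some $i$ and $r_i\ge r>e$, a contradiction. So $e$ is maximal in $Q$, and no immediate successor of $e$ is in $S$. This is the first claim, and it shows $E(S)\neq\emptyset$.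

If $E(S)$ were infinite, some chain $[\emptyset,t_i]$ would contain $e_1<e_2<\cdots$ in $E(S)$. Then $e=\sup e_k$ is a limit, and $e\in S$ because $S$ is closed. By (L2), $(r,e]\subset S$ for some $r<e$. For large $k$, $e_k>r$, and the immediate successor of $e_k$ below $e$ is in $S$, against $e_k\in E(S)$.

(ii) Tops as in (i) above incomparable elements are different, since nodes with a common upper bound are comparable.

(iii) If $m_e$ were a limit, then by (L2) $(r,m_e]\subset S$ for some $r<m_e$, against minimality. If $m_e\neq\emptyset$, then $m_e^-\in S$ would also contradict minimality. If $s\in S$, take $e$ from (i); then $m_e\le s\le e$. $\square$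

**The ball.** For $S\in\mathcal K$ put $w(S)=1+\eta/n(S)\in(1,1+\eta]$ and
$$B=\overline{\mathrm{co}}\{\pm w(S)1_S:S\in\mathcal K\}.$$
So sets with few tops get a bonus: $w=1+\eta$ for one top, $1+\eta/2$ for two. For $f=(a_t)$ let $f^\pm=\sum_ta_t^\pm$ and $p^*(f)=\max(f^+,f^-)$. Clearly $|f(1_S)|\le p^*(f)$.

**Lemma 6.** $\{p\le1\}\subset B\subset\{p\le1+\eta\}$.

*Proof.* *Right inclusion.* As $\emptyset\neq S\ne T$, $p(1_S)=1$, so the generators lie in the closed convex symmetric set $\{p\le1+\eta\}$.

*Left inclusion.* Since $T$ is not compact, $\inf x\le0\le\sup x$ for $x\in X$. If $p(x)\le1$ and $b=-\inf x$, then $b\in[0,1]$ and $-b\le x\le1-b$, so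
$$f(x)\le(1-b)f^++bf^-\le p^*(f).\tag{2}$$
Next, $\sup_S|f(1_S)|\ge p^*(f)$. To see this let $\emptyset\ne F\subset\{t:a_t>0\}$ be finite, $\epsilon>0$, and let $S$ be the union of neighborhoods of the points $t\in F$ from Lemma 3, each with $|f|$-mass less than $\epsilon$ outside $t$. Then $f(1_S)\ge\sum_Fa_t-|F|\epsilon$. First $\epsilon\to0$, then $F$ grows: the supremum is at least $f^+$ (trivially if $f^+=0$). The same for $-f$ gives $f^-$. So $\sup_Bf\ge p^*(f)\ge f(x)$ for all $f$ and all $x$ with $p(x)\le1$, and $x\in B$ by Hahn–Banach. $\square$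

Both $\sup x$ and $-\inf x$ are $\ge0$ and the larger one is $\|x\|_\infty$, so $\|x\|_\infty\le p(x)\le2\|x\|_\infty$. Hence $B$ is the unit ball of an equivalent norm $|||\cdot|||$ with $p/(1+\eta)\le|||\cdot|||\le p$. Its dual norm is
$$\Phi(f)=\sup_{S\in\mathcal K}w(S)|f(1_S)|.$$

**The bonus is needed.** With $\eta=0$ the construction gives the norm $p$, whose dual norm is $p^*$ by the proof of Lemma 6. For it the guess of Section 1 holds. The hyperplane $\{f^+=f^-\}=\{\sum a_t=0\}$ is nowhere dense. Let $f^+>f^-$ and $f(x)=f^+$ with $p(x)\le1$. By (2), $b=0$, so $0\le x\le1$, and $f(x)=f^+$ forces $x=1$ on $\{a_t>0\}$. This set thus lies in the compact set $\{x\ge1\}$, and $f\in\bigcup_NC_N$. If $f^->f^+$, the same holds for $-f$. So $A(X,p)$ is of the first category: the competition for $p^*(f)$ drives the number of tops to infinity. With $\eta>0$ it is different. A set $R$ whose value $w(R)|f(1_R)|$ stays above $p^*(f)$ by a fixed factor has $w(R)$ bounded away from $1$, that is, boundedly many tops. Finitely many branches can then be treated as one branch was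 in Theorem A.

## 7. Slices of diameter two

The move that makes slices large is to grow every top by one node, in two ways. This does not change the weight.

**Lemma 7 (extending tops).** Let $S\in\mathcal K$, $E(S)=\{e_1,\dots,e_n\}$, and let $e_i'$ be an immediate successor of $e_i$ which is not $\le$ any $e_l$. Then $S'=S\cup\{e_1',\dots,e_n'\}\in\mathcal K$, $E(S')=\{e_1',\dots,e_n'\}$, $n(S')=n$, and the $e_i'$ are pairwise incomparable and not in $S$.

*Proof.* Each element of $S$ is $\le$ some $e_l$ by Lemma 5(i), so $e_i'\notin S$. Successor nodes are isolated, so $S'\in\mathcal K$. Let $u$ be an immediate successor of $e_i'$. If $u\in S$, then $e_i'<u\le e_l$ for some $l$, which is excluded; if $u=e_l'$, then $e_i'=u^-=e_l\in S$, which is false. So $e_i'\in E(S')$. The $e_i$ are not tops of $S'$, and elements of $S\setminus E(S)$ have an immediate successor in $S$. So $E(S')=\{e_1',\dots,e_n'\}$. The $e_i'$ are distinct since their predecessors are, and $e_i'<e_l'$ would give $e_i'\le e_l$, which is excluded. $\square$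

*Proof of Theorem B, part 1.* **Step 1: two points in a slice.** Let $S(B,f,\alpha)$ be a slice. There are $\sigma=\pm1$ and $S\in\mathcal K$ with $\sigma w(S)f(1_S)>\Phi(f)-\alpha$. Let $E(S)=\{e_1,\dots,e_n\}$. For each $i$ choose two different immediate successors $e_i',e_i''$ of $e_i$, not $\le$ any $e_l$, with $|a_{e_i'}|,|a_{e_i''}|$ so small that for
$$S'=S\cup\{e_i'\}_i,\quad S''=S\cup\{e_i''\}_i,\quad x'=\sigma w(S)1_{S'},\quad x''=\sigma w(S)1_{S''}$$
we have $f(x'),f(x'')>\Phi(f)-\alpha$. This is possible since $f(1_{S'})=f(1_S)+\sum_ia_{e_i'}$, and likewise for $S''$. By Lemma 7, $w(S')=w(S'')=w(S)$, so $x',x''\in B$, and they lie in the slice.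

**Step 2: a functional that sees distance $2$.** Let $g=\frac1n\sum_i(\delta_{e_i'}-\delta_{e_i''})$. We show $\Phi(g)\le w(S)$. Let $R\in\mathcal K$ contain exactly $j$ of the $e_i'$ and $j'$ of the $e_i''$, and let $k=\max(j,j')$. If $k=0$, then $g(1_R)=0$. If $k\ge1$, then $|g(1_R)|\le k/n$, and $n(R)\ge k$ by Lemma 5(ii), because the $e_i'$ are pairwise incomparable, and so are the $e_i''$. So
$$w(R)|g(1_R)|\le\Big(1+\frac\eta k\Big)\frac kn=\frac{k+\eta}n\le\frac{n+\eta}n=w(S).$$
Moreover $e_i''\notin S'$: it is not in $S$, and it differs from all $e_l'$. Likewise $e_i'\notin S''$. So $g(x')=\sigma w(S)$, $g(x'')=-\sigma w(S)$, and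
$$|||x'-x'''|||\big|_{x'''=x''}\ \ge\ \frac{|g(x'-x'')|}{\Phi(g)}\ \ge\ \frac{2w(S)}{w(S)}=2,$$
that is, $|||x'-x''|||\ge2$. A subset of a unit ball has diameter at most $2$, so the slice has diameter exactly $2$. Non-dentability follows from Lemma 1(i). $\square$

For part 2 we need to say when one compact open set continues another, and to recognize this from finitely many points.

## 8. Compact open sets that continue each other

**Definition (continuation).** Let $\mathcal K_0=\{S\in\mathcal K: E(S)\text{ is pairwise incomparable}\}$. For $S\in\mathcal K_0$ put $S^\uparrow=\{u:u>e\text{ for some }e\in E(S)\}$. Write $R\succcurlyeq S$ if $R=S\cup\bigcup_{e\in E(S)}(e,r_e]$ for some $r_e\ge e$.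

*Example.* $[\emptyset,t]\succcurlyeq[\emptyset,s]$ exactly if $t\ge s$. The set $\{\emptyset,p_0,p_1,p_1{}^\frown0\}$ continues $\{\emptyset,p_0,p_1\}$, but it does not continue $\{\emptyset,p_0\}$: a continuation only lengthens tops.

**Lemma 8.** Let $S\in\mathcal K_0$ and $R=S\cup\bigcup_e(e,r_e]\succcurlyeq S$. Then $R\in\mathcal K_0$, $E(R)=\{r_e:e\in E(S)\}$, $n(R)=n(S)$, $S\subset R$, $R\setminus S\subset S^\uparrow$. For each $e\in E(S)$, $r_e$ is the only element of $E(R)$ that is $\ge e$, and $e$ is the only element of $E(S)$ that is $\le r_e$. If $e\le c_e\le r_e$ for all $e$, then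
$$S\cup\bigcup_e(e,c_e]=R\setminus\bigcup_e\{u:u>c_e\}.\tag{3}$$

*Proof.* $R\in\mathcal K$, $S\subset R$ and $R\setminus S\subset S^\uparrow$ are clear. No element of $S$ is $>e\in E(S)$: it would be $\le$ some $e'\in E(S)$, giving $e<e'$. If $e'\ne e$ in $E(S)$, no $u>e'$ is $\ge e$, or else $e,e'$ would be comparable. Hence
$$R\cap\{u:u\ge e\}=[e,r_e].\tag{4}$$
By (4) no immediate successor of $r_e$ is in $R$, so $r_e\in E(R)$. Elements of $[e,r_e)$ have an immediate successor in $(e,r_e]\subset R$, and elements of $S\setminus E(S)$ have one in $S$. So $E(R)=\{r_e\}$. If $e\le r_{e'}$, then $e,e'\le r_{e'}$ are comparable, so $e=e'$. This gives both uniqueness statements. It also gives distinctness and incomparability of the $r_e$: $r_e\le r_{e'}$ implies $e\le r_{e'}$. So $R\in\mathcal K_0$ and $n(R)=n(S)$.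

For (3): by (4), $R\cap\{u>c_e\}=(c_e,r_e]$. So the right side is $R\setminus\bigcup_e(c_e,r_e]$, and $R=S\cup\bigcup_e(e,c_e]\cup\bigcup_e(c_e,r_e]$. No element of $S$ is $>e$, no element of $(e',c_{e'}]$ with $e'\neq e$ is $\ge e$, and no element of $(e,c_e]$ is $>c_e$. So $S\cup\bigcup_e(e,c_e]$ is disjoint from $\bigcup_e(c_e,r_e]$, and (3) follows. $\square$

**Definition (test points).** For $S\in\mathcal K_0$ let $P(S)$ be the finite set consisting of all $e\in E(S)$, all $m_e$, all $m_e^-$ (if $m_e\ne\emptyset$), and all $c(e,e')$, where for $e\ne e'$ in $E(S)$, $c(e,e')$ is the immediate successor of $e\wedge e'$ that is $\le e$.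

Every element of $P(S)$ is $\le$ some $e\in E(S)$, and no two tops are comparable; hence $P(S)\cap S^\uparrow=\emptyset$.

Each type of point is needed for the next lemma. Without $m_e$: $S=\{\emptyset,p_0\}$ and $R=\{p_0\}$ have the same top. Without $m_e^-$: exchange the two sets. Without $c(e,e')$: let $S=\{\emptyset,p_0,p_0{}^\frown0,p_1,p_1{}^\frown0\}$ and $R=S\setminus\{p_0\}$. Both have the tops $p_0{}^\frown0$ and $p_1{}^\frown0$, and $m_e=\emptyset$ for both tops of $S$. The sets have the same trace on $\{\emptyset,p_0{}^\frown0,p_1{}^\frown0\}$, but $R$ does not continue $S$. The missing point $p_0$ is $c(p_0{}^\frown0,p_1{}^\frown0)$.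

**Lemma 9.** If $S\in\mathcal K_0$, $R\in\mathcal K$, $n(R)=n(S)$ and $R\cap P(S)=S\cap P(S)$, then $R\succcurlyeq S$.

*Proof.* **Step 1: match the tops.** $E(S)\subset S\cap P(S)\subset R$, so by Lemma 5(i) for each $e\in E(S)$ there is $r_e\in E(R)$ with $r_e\ge e$ and $[e,r_e]\subset R$. The $r_e$ are distinct since the $e$ are incomparable. As $n(R)=n(S)$, $E(R)=\{r_e:e\in E(S)\}$.

**Step 2: $[m_e,e]\subset R$ for each $e\in E(S)$.** Otherwise let $s$ be the least element of $[m_e,e]\setminus R$. Since $m_e\in S\cap P(S)\subset R$, $s>m_e$. As $[m_e,s)\subset R$, (L1) shows that $s$ is not a limit. So $s$ is a successor, and $s^-\in R$. By Lemma 5(i) take $r_{e'}\in E(R)$ with $[s^-,r_{e'}]\subset R$. Here $e'\ne e$, since $s^-<s\le e\le r_e$ and $s\notin R$. The nodes $s^-,e'\le r_{e'}$ are comparable. If $e'\le s^-$, then $e'<e$, impossible. So $s^-\le e'$. If $s\le e'$, then $s\in[s^-,r_{e'}]\subset R$, a contradiction. So $s^-$ is a common initial segment of $e$ and $e'$, while $s$, the next node towards $e$, is not. Thus $s^-=e\wedge e'$ and $s=c(e,e')\in P(S)$.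 Also $s\in[m_e,e]\subset S$. So $s\in P(S)\cap S\subset R$, a contradiction.

**Step 3: nothing is added at the bottom.** By Lemma 5(iii) for $R$, $R=\bigcup_e[\mu_e,r_e]$ with $\mu_e$ minimal such that $[\mu_e,r_e]\subset R$. By Steps 1 and 2, $[m_e,r_e]\subset R$, so $\mu_e\le m_e$. If $m_e=\emptyset$, then $\mu_e=m_e$. If $m_e\ne\emptyset$, then $m_e^-\in P(S)\setminus S$ by Lemma 5(iii), so $m_e^-\notin R$; now $\mu_e<m_e$ would put $m_e^-$ into $[\mu_e,r_e]\subset R$. So $\mu_e=m_e$ in all cases, and
$$R=\bigcup_e[m_e,r_e]=\bigcup_e[m_e,e]\cup\bigcup_e(e,r_e]=S\cup\bigcup_e(e,r_e].\qquad\square$$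

## 9. A dense $G_\delta$ of norm attaining functionals

We prove part 2 of Theorem B. For $\tau=\pm1$ and $R\in\mathcal K$ write $v_f(\tau,R)=\tau w(R)f(1_R)$; so $\Phi(f)=\sup v_f$. Let $U_m$ be the set of $f\in X^*$ for which there are $S\in\mathcal K_0$, $\sigma=\pm1$, $\beta>0$ such that

* (a) $v_f(\tau,R)>\Phi(f)-\beta$ implies $\tau=\sigma$ and $R\succcurlyeq S$;
* (b) $|f|(S^\uparrow)<1/m$.

This is the analogue of (1), with $S$ in the place of the node $t$.

**Step 1: $U_m$ is open.** If $\|g-f\|_1\le\rho$, then all $v_f(\tau,R)$ and $\Phi(f)$ change by at most $(1+\eta)\rho$, and $|f|(S^\uparrow)$ by at most $\rho$. So if $v_g(\tau,R)>\Phi(g)-\beta/2$, then $v_f(\tau,R)>\Phi(f)-\beta/2-2(1+\eta)\rho$. For small $\rho$, (a) with $\beta/2$ and (b) hold for $g$ with the same $S,\sigma$.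

Steps 2 to 5 show that $U_m$ is dense. Nonzero finitely supported functionals are dense, so let $f=(a_t)\ne0$ have finite support $F$.

**Step 2: for such $f$ the supremum is a maximum with a gap.** Choose a sign $\sigma_0$ with $p^*(f)=\sum_t(\sigma_0a_t)^+>0$. By Lemma 3 there is $S_0\in\mathcal K$ with $S_0\cap F=\{t:\sigma_0a_t>0\}$, a finite union of neighborhoods that meet $F$ in one point. Then
$$\Phi(f)\ge w(S_0)p^*(f)>p^*(f)>0.$$
Let $\gamma=\frac12(\Phi(f)+p^*(f))$. If $v_f(\tau,R)\ge\gamma$, then $w(R)\ge\gamma/p^*(f)>1$, since $|f(1_R)|\le p^*(f)$; so $n(R)$ is bounded. As $f(1_R)$ takes finitely many values, $v_f$ takes only finitely many values $\ge\gamma$. Since $\Phi(f)>\gamma$, the set $\mathcal M=\{(\tau,R):v_f(\tau,R)=\Phi(f)\}$ is nonempty, and there is $\kappa>0$ with $v_f\le\Phi(f)-\kappa$ off $\mathcal M$.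

**Step 3: choose the set $S$.** We take a maximizer with the fewest tops and grow its tops out of $F$. Choose $(\sigma,R_0)\in\mathcal M$ with $n:=n(R_0)$ minimal among all members of $\mathcal M$, let $E(R_0)=\{e_1,\dots,e_n\}$, choose immediate successors $e_i'$ of $e_i$ not $\le$ any element of $E(R_0)\cup F$, and let $S=R_0\cup\{e_i'\}_i$. By Lemma 7, $S\in\mathcal K_0$, $E(S)=\{e_i'\}_i$ and $n(S)=n$. Since $e_i'\notin F$, $f(1_S)=f(1_{R_0})$ and $(\sigma,S)\in\mathcal M$. No element of $F$ is $\ge e_i'$, so $F\cap S^\uparrow=\emptyset$.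

**Step 4: a perturbation that tests the trace on $P(S)$.** Let $P=P(S)$, let $L\ge(1+\eta)|P|+1$ be an integer, and
$$h=L\sum_{u\in E(S)}\delta_u+\sum_{u\in(P\cap S)\setminus E(S)}\delta_u-\sum_{u\in P\setminus S}\delta_u,\qquad H=h(1_S).$$
Then $H\ge L\ge1$. Let $R\in\mathcal K$. If $R\cap P=S\cap P$, then $h(1_R)=H$. Otherwise $R$ misses a point of $P\cap S$, with coefficient at least $1$, or contains a point of $P\setminus S$, with coefficient $-1$; as all coefficients are integers of the right sign, $h(1_R)\le H-1$. Always $-h(1_R)\le|P|$. Let $0<\theta\le\kappa/((1+\eta)\|h\|_1)$ and $g=f+\theta\sigma h$. Then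
$$v_g(\tau,R)=v_f(\tau,R)+\theta\tau\sigma w(R)h(1_R),\qquad V:=v_g(\sigma,S)=\Phi(f)+\theta w(S)H\le\Phi(g).$$

**Step 5: all near-maximizers of $g$ continue $S$.** For $(\tau,R)$ there are five cases; they are exhaustive because $n(R)\ge n$ on $\mathcal M$.

* $(\tau,R)\notin\mathcal M$. Then $v_g\le\Phi(f)-\kappa+\theta(1+\eta)\|h\|_1\le\Phi(f)\le V-\theta$, as $w(S)H\ge1$.
* $(\tau,R)\in\mathcal M$, $\tau=-\sigma$. Then $v_g=\Phi(f)-\theta w(R)h(1_R)\le\Phi(f)+\theta(1+\eta)|P|\le\Phi(f)+\theta(L-1)\le V-\theta$, as $w(S)H\ge L$.
* $(\sigma,R)\in\mathcal M$, $R\cap P\ne S\cap P$. Since $n(R)\ge n$, $w(R)\le w(S)$. As $h(1_R)\le H-1$ and $H-1\ge0$, we get $w(R)h(1_R)\le w(S)(H-1)$, also if $h(1_R)<0$. So $v_g\le\Phi(f)+\theta w(S)(H-1)\le V-\theta$.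
* $(\sigma,R)\in\mathcal M$, $R\cap P=S\cap P$, $n(R)>n$. Then $w(S)-w(R)=\eta\big(\frac1n-\frac1{n(R)}\big)\ge\frac\eta{n(n+1)}$, so $v_g=\Phi(f)+\theta w(R)H\le V-\theta H\eta/(n(n+1))$.
* $(\sigma,R)\in\mathcal M$, $R\cap P=S\cap P$, $n(R)=n$. Then $R\succcurlyeq S$ by Lemma 9.

So if $v_g(\tau,R)>\Phi(g)-\beta\ge V-\beta$ with $\beta=\min\{\theta,\theta H\eta/(n(n+1))\}$, we are in the last case: (a) holds for $g$. Also $|g|(S^\uparrow)=0$, since $F\cap S^\uparrow=P\cap S^\uparrow=\emptyset$. So $g\in U_m$, and $\|g-f\|_1=\theta\|h\|_1$ is arbitrarily small. $U_m$ is dense.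

Now let $f\in\bigcap_mU_m$, with witnesses $(S_m,\sigma_m,\beta_m)$. The remaining steps show that $f$ attains its norm.

**Step 6: one sign and one number of tops.** For each $M$ choose $(\tau_M,R_M)$ with
$$v_f(\tau_M,R_M)>\Phi(f)-\min(\beta_1,\dots,\beta_M,1/M).$$
By (a), $\tau_M=\sigma_m$ and $R_M\succcurlyeq S_m$ for all $m\le M$. So all $\sigma_m,\tau_M$ equal one sign $\sigma$, and by Lemma 8 all $n(S_m),n(R_M)$ equal one number $n$.

**Step 7: label the tops consistently.** We want to say which top of $S_m$ belongs to which top of $S_1$. Let $E(S_1)=\{e_1^1,\dots,e_n^1\}$. By Lemma 8 for $R_M\succcurlyeq S_1$, $E(R_M)=\{r_1^M,\dots,r_n^M\}$ with $r_i^M\ge e_i^1$. For $m\le M$, Lemma 8 for $R_M\succcurlyeq S_m$ says that each $r_i^M$ is above exactly one element of $E(S_m)$, and each element of $E(S_m)$ is below exactly one element of $E(R_M)$ (above and below include equality). Call $i$ the *$M$-label* of $e\in E(S_m)$ if $e\le r_i^M$.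

The label does not depend on $M\ge m$. Suppose $e$ has $M$-label $i$ and $M'$-label $l\ne i$. Then $e$ is comparable with $e_i^1$ (both are $\le r_i^M$) and with $e_l^1$ (both are $\le r_l^{M'}$). If $e\ge e_i^1$, then either $e\ge e_l^1$, and $e_i^1,e_l^1$ have the common upper bound $e$, or $e\le e_l^1$, and $e_i^1\le e_l^1$; both are impossible, as $e_i^1,e_l^1$ are incomparable. So $e\le e_i^1$, and in the same way $e\le e_l^1$. Hence $e\le r_i^M$ and $e\le r_l^M$, against uniqueness.

So $E(S_m)=\{e_1^m,\dots,e_n^m\}$ with $e_i^m\le r_i^M$ for all $M\ge m$. For fixed $i$, any two of the $e_i^m$ have a common upper bound $r_i^M$, so they are comparable. Let $e_i=\sup_me_i^m\in T$.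

**Step 8: the limit set.** Let $R_\infty=S_1\cup\bigcup_i(e_i^1,e_i]$. We claim $R_\infty\succcurlyeq S_m$ for all $m$. Let $c_i=\max(e_i^1,e_i^m)$; then $c_i\le r_i^m$ and $c_i\le e_i$. By Lemma 8, $R_m=S_1\cup\bigcup_i(e_i^1,r_i^m]$ and $R_m=S_m\cup\bigcup_i(e_i^m,r_i^m]$; the endpoints are right since $r_i^m$ is the only top of $R_m$ above $e_i^1$, and the only one above $e_i^m$. Applying (3) to both,
$$S_1\cup\bigcup_i(e_i^1,c_i]=R_m\setminus\bigcup_i\{u:u>c_i\}=S_m\cup\bigcup_i(e_i^m,c_i].$$
Adding $\bigcup_i(c_i,e_i]$ to both ends gives $R_\infty=S_m\cup\bigcup_i(e_i^m,e_i]\succcurlyeq S_m$.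

**Step 9: $f$ attains its norm at $R_\infty$.** By Lemma 8, both $R_\infty$ and $R_m$ contain $S_m$ and are contained in $S_m\cup S_m^\uparrow$. So by (b), $|f(1_{R_\infty})-f(1_{R_m})|\le|f|(S_m^\uparrow)<1/m$. Also $n(R_\infty)=n=n(R_m)$, so the weights agree. Therefore, for all $m\ge1$,
$$\sigma w(R_\infty)f(1_{R_\infty})\ge v_f(\sigma,R_m)-\frac{1+\eta}m\ge\Phi(f)-\frac{2+\eta}m.$$
Thus $f$ attains its norm $\Phi(f)$ at $\sigma w(R_\infty)1_{R_\infty}\in B$.

So $A(X,|||\cdot|||)\supset\bigcap_mU_m$, which is a dense $G_\delta$ in $X^*$ by Steps 1 to 5 and Baire's theorem. This proves Theorem B. $\blacksquare$
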